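\title{Closed sets that are not Ditkin sets}

\begin{abstract}
A closed subset $E$ of a locally compact abelian group $G$ is a Ditkin set if every function $f$ in the smallest closed ideal of the Fourier algebra $A(G)$ with cospectrum $E$ is a limit of products $fh$ with $h$ vanishing near $E$. We show that not every closed set is a Ditkin set. The example is a compact subset of a paraboloid in $\mathbb R^3$. It is a synthesis set, and therefore a synthesis set that is not a Calder\'on set. We also show that all closed subsets of $G$ are Ditkin sets if and only if $G$ is discrete.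
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $G$ be a locally compact abelian group and let $\hat G$ be its dual group, the group of continuous characters $\gamma\colon G\to\mathbb T$, with Haar measure $d\gamma$. The \emph{Fourier algebra} $A=A(G)$ consists of the Fourier transforms of functions in $L^1(\hat G)$, that is, of the functions
\[
f(x)=\int_{\hat G}F(\gamma)\,\gamma(x)\,d\gamma,\qquad F\in L^1(\hat G),\qquad\text{with }\ \|f\|_A=\|F\|_1 .
\]
We abbreviate this as $f=\int F(\gamma)\gamma\,d\gamma$. Under pointwise multiplication $A$ is a Banach algebra of continuous functions, and $\|f\|_\infty\le\|f\|_A$. All closures below are taken in the norm of $A$. A property holds \emph{near} a set if it holds on an open set containing it.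

The \emph{cospectrum} of an ideal of $A$ is the set of common zeros of its elements. For a closed set $E\subset G$ put
\[
I_E=\{f\in A: f|_E=0\},\qquad K_E=\{f\in A:\operatorname{supp}f\cap E=\emptyset\},\qquad L_E=\{f\in K_E:\operatorname{supp}f\text{ is compact}\}.
\]
Thus $K_E$ consists of the functions that vanish near $E$. We recall that $I_E$ is the largest and $L_E$ the smallest ideal with cospectrum $E$, and that $\overline{L_E}=\overline{K_E}$. This closure is denoted by $J_E$; it is the smallest closed ideal with cospectrum $E$. Write $fK_E=\{fh:h\in K_E\}$.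

\begin{definition}\label{def:sets}
A closed set $E\subset G$ is
\begin{itemize}
\item a \emph{synthesis set} if $J_E=I_E$;
\item a \emph{Calder\'on set} if $f\in\overline{fK_E}$ for all $f\in I_E$;
\item a \emph{Ditkin set} if $f\in\overline{fK_E}$ for all $f\in J_E$.
\end{itemize}
\end{definition}

Synthesis asks whether a function that vanishes on $E$ can be approximated by functions that vanish near $E$. The other two conditions ask for an approximation of a special form, namely by multiples of the function itself. Since $fK_E\subset K_E$, a Calder\'on set has $I_E\subset J_E$, and so a set is a Calder\'on set exactly when it is both a synthesis set and a Ditkin set. The Ditkin condition is what remains of the Calder\'on condition when synthesis is taken out of it. This paper answers the following question.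

\medskip
\noindent\emph{Is every closed subset of every locally compact abelian group a Ditkin set?}
\medskip

There is a good reason to expect the answer yes. Let $f\in J_E$. Then $f$ is close to some $g\in L_E$, and there is $u\in K_E$ with $u=1$ on the compact set $\operatorname{supp}g$ (see (S1) in Section~\ref{sec:prelim}). From $g=gu$ we get
\begin{equation}\label{eq:naive}
\|f-fu\|_A=\|(f-g)-(f-g)u\|_A\le\|f-g\|_A\,(1+\|u\|_A).
\end{equation}
So $E$ is a Ditkin set whenever $u$ can be chosen with norm bounded independently of $g$. For $E=\{0\}\subset\mathbb R^d$ this is possible: if $\kappa_0\in C_c^\infty(\mathbb R^d)$ equals $1$ near $0$, then $u(v)=\kappa_0(v/R)(1-\kappa_0(v/\epsilon))$ has norm at most $\|\kappa_0\|_A+\|\kappa_0\|_A^2$, because dilations are isometries, and $u=1$ on a given compact set not containing $0$ when $R$ is large and $\epsilon$ is small. With the supremum norm in place of $\|\cdot\|_A$ one could always take $\|u\|=1$. In $A$, however, $\|u\|_A$ may grow as $g$ approaches $f$, and then \eqref{eq:naive}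 says nothing. The answer to the question is in fact no.

\begin{theorem}\label{thm:A}
There are a compact set $E\subset\mathbb R^3$ and $f\in J_E$ with $f\notin\overline{fK_E}$; even $f\notin\overline{fI_E}$. So $E$ is not a Ditkin set.
\end{theorem}

\begin{theorem}\label{thm:B}
The set $E$ of Theorem~\ref{thm:A} can be taken to be a synthesis set. So there is a synthesis set in $\mathbb R^3$ which is not a Calder\'on set.
\end{theorem}

\begin{theorem}\label{thm:C}
For a locally compact abelian group $G$, all closed subsets of $G$ are Ditkin sets if and only if $G$ is discrete.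
\end{theorem}

Theorem~\ref{thm:A} alone answers the question, and its proof, in Sections \ref{sec:prelim}--\ref{sec:set}, does not depend on the later sections. We make no claim that Theorem~\ref{thm:B} holds in a general nondiscrete group.

By the Hahn--Banach theorem, $f\notin\overline{fK_E}$ means that some bounded functional $D$ on $A$ vanishes on $fK_E$ but not at $f$, while $f\in J_E$ means that every bounded functional vanishing on $K_E$ vanishes at $f$. We take $E$ inside the paraboloid $S=\{z=x_1^2+x_2^2\}$. The curvature of $S$ makes an average $D$ of the transversal derivative $\partial_z$ over $S$ a bounded functional on $A(\mathbb R^3)$. We construct $f$ as a limit of smooth functions vanishing on $S$ whose derivatives $\partial_z$ converge in $L^1$ to the indicator function of $E$. By the product rule, $k\mapsto D(fk)$ is then a positive measure on $E$, nonzero if $E$ has positive area, and this gives $f\notin\overline{fI_E}$. For $f\in J_E$ we need the opposite property: no functional that lives on $E$ may see transversal derivatives.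 Section~\ref{sec:paraboloid} makes this reduction precise, and Section~\ref{sec:set} constructs, with Riesz products, a set that has positive area and is nevertheless that thin. Section~\ref{sec:synthesis} proves synthesis for it, and Section~\ref{sec:groups} transfers the example to every nondiscrete group.

\section{Preliminaries}\label{sec:prelim}

\subsection{Functionals carried by a closed set}

Let $A'$ be the dual space of $A=A(G)$. We say that $Q\in A'$ is \emph{carried by} a closed set $X$ if $Q$ annihilates $K_X$. If $X\subset X'$, then $K_{X'}\subset K_X$, so a functional carried by $X$ is carried by $X'$. Since $J_X=\overline{K_X}$, the Hahn--Banach theorem gives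
\begin{equation}\label{eq:HB}
f\in J_X\iff Q(f)=0\ \text{ for all $Q$ carried by $X$.}
\end{equation}
If a function $u$ multiplies $A$ boundedly into itself, put $(uQ)(f)=Q(uf)$. If $Q$ is carried by $X$, then $uQ$ is carried by $X\cap\operatorname{supp}u$, because $\operatorname{supp}(uf)\subset\operatorname{supp}u\cap\operatorname{supp}f$. Multiplication by a character translates $F$, so it is an isometry of $A$.

We use two facts about cutoff functions \cite[\S2.6]{Rudin}. Let $X\subset G$ be compact.
\begin{itemize}
\item[(S1)] If $U\supset X$ is open, there is $\rho\in A$ with $\rho=1$ near $X$ and compact support in $U$.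
\item[(S2)] If $\epsilon>0$, there is $\rho\in A$ with $\rho=1$ near $X$ and $\|\rho\|_A\le1+\epsilon$.
\end{itemize}
Let $X$ be compact and let $Q$ be carried by $X$. If a function $g$ agrees near $X$ with some $g'\in A$, we put $Q(g)=Q(g')$. Two choices of $g'$ differ by an element of $K_X$, so this is well defined. In particular $Q(\gamma)=Q(\gamma\rho)$ is defined for $\gamma\in\hat G$.

We shall often decompose a function into characters inside a Banach space, using the following principle.
\begin{itemize}
\item[(V)] Let $\mathcal B$ be a Banach space, $\Phi\colon\hat G\to\mathcal B$ continuous and bounded, and $F\in L^1(\hat G)$. Then the Bochner integral $\int F(\gamma)\Phi(\gamma)\,d\gamma$ exists in $\mathcal B$, has norm at most $\|F\|_1\sup\|\Phi\|$, and commutes with bounded functionals on $\mathcal B$.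
\end{itemize}
Indeed, $F$ may be taken to vanish off a $\sigma$-compact set, on which $\Phi$ has separable range. In our applications $\mathcal B$ is a space of functions on which point evaluations are bounded, so the integral can be identified by evaluating it at points.

\begin{lemma}\label{lem:symbol}
Let $X$ be compact and let $Q$ be carried by $X$. Then $\gamma\mapsto Q(\gamma)$ is continuous, $|Q(\gamma)|\le\|Q\|$, and
\[
Q(f)=\int F(\gamma)\,Q(\gamma)\,d\gamma\qquad\text{for } f=\int F(\gamma)\gamma\,d\gamma\in A .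
\]
\end{lemma}

\begin{proof}
With $\rho$ as in (S2), $|Q(\gamma)|=|Q(\gamma\rho)|\le(1+\epsilon)\|Q\|$, and $\epsilon$ is arbitrary. The map $\gamma\mapsto\gamma\rho\in A$ is bounded, and it is continuous because translation is continuous in $L^1(\hat G)$. By (V), $\rho f=\int F(\gamma)\gamma\rho\,d\gamma$ in $A$. Apply $Q$ and use $f-\rho f\in K_X$.
\end{proof}

Both synthesis results in this paper come from the next criterion. A measure on $X$ annihilates $I_X$, so it is enough to approximate a functional by such measures in a weak sense.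

\begin{lemma}\label{lem:measures}
Let $X$ be compact and let $Q$ be carried by $X$. Suppose that $\mu_n$ are finite complex Borel measures on $X$ such that $\sup_n\sup_{\gamma}|\int\gamma\,d\mu_n|<\infty$ and $\int\gamma\,d\mu_n\to Q(\gamma)$ for every $\gamma\in\hat G$. Then $Q$ annihilates $I_X$.
\end{lemma}

\begin{proof}
Let $f=\int F(\gamma)\gamma\,d\gamma\in I_X$. The topology of $\hat G$ is that of uniform convergence on compact sets, so $\gamma\mapsto\gamma|_X\in C(X)$ is continuous, and (V) gives $f|_X=\int F(\gamma)\gamma|_X\,d\gamma$ in $C(X)$. Hence $0=\int f\,d\mu_n=\int F(\gamma)\big(\int\gamma\,d\mu_n\big)d\gamma$. By dominated convergence the right side tends to $\int F(\gamma)Q(\gamma)\,d\gamma$, which is $Q(f)$ by Lemma~\ref{lem:symbol}.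
\end{proof}

\subsection{Norms in $A(\mathbb R^d)$}

On $\mathbb R^d$ we write $f(v)=\int F(\zeta)e^{i\zeta\cdot v}\,d\zeta$, so that $F=(2\pi)^{-d}\hat f$ with $\hat f(\zeta)=\int f(v)e^{-i\zeta\cdot v}\,dv$ when $f$ is integrable. The letter $C$ denotes constants that may change from line to line; a subscript shows what they depend on.

\begin{itemize}
\item[(N1)] Composition with an affine bijection of $\mathbb R^d$ is an isometry of $A(\mathbb R^d)$: it changes $F$ by a linear change of variables with its Jacobian and by a unimodular factor.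
\item[(N2)] $C_c^\infty(\mathbb R^d)$ is dense in $A(\mathbb R^d)$: Schwartz functions $F$ are dense in $L^1$, and $C_c^\infty$ is dense in the Schwartz space.
\item[(N3)] For $d\le3$ the function $(1+|\zeta|^2)^{-1}$ is in $L^2(\mathbb R^d)$, so by the Cauchy--Schwarz inequality $\|g\|_A\le C\|(1+|\zeta|^2)\hat g\|_2\le C\|g\|_{H^2}$, where $\|g\|_{H^2}^2=\sum_{|\alpha|\le2}\|\partial^\alpha g\|_2^2$. In particular $\|g\|_A\le C_{B_0}\|g\|_{C^2}$ if $g\in C^2$ is supported in a fixed ball $B_0$.
\item[(N4)] If $\varphi$ is absolutely continuous on $\mathbb R$ and $\varphi,\varphi'\in L^2$, then $\|\varphi\|_{A(\mathbb R)}\le C\|\varphi\|_2^{1/2}\|\varphi'\|_2^{1/2}$. Split $\int|\hat\varphi|$ at $|\xi|=R$; the Cauchy--Schwarz inequality bounds it by $(2R)^{1/2}\|\hat\varphi\|_2+(2/R)^{1/2}\|\xi\hat\varphi\|_2$; take $R=\|\varphi'\|_2/\|\varphi\|_2$.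
\item[(N5)] If $h\in A(\mathbb R^k)$ is read as a function of $k$ of the coordinates of $\mathbb R^d$, then $\|hf\|_A\le\|h\|_{A(\mathbb R^k)}\|f\|_A$ for $f\in A(\mathbb R^d)$: apply (V) to $hf=\int H(\xi)\,e^{i\xi\cdot v'}f\,d\xi$, where $v'$ collects the $k$ coordinates.
\item[(N6)] If $h\in A(\mathbb R^k)$ and $h'\in A(\mathbb R^l)$, then $\|h\otimes h'\|_{A(\mathbb R^{k+l})}\le\|h\|_A\|h'\|_A$, since $h\otimes h'$ is the transform of $H\otimes H'$.
\end{itemize}

Fix once and for all $\kappa\in C_c^\infty(\mathbb R)$ with $\kappa=1$ on $[-2,2]$. The function $\kappa(t)e^{i\tau t^2}$ has $L^2$ norm $\|\kappa\|_2$ and its derivative has $L^2$ norm at most $C(1+|\tau|)$. By (N4) and the isometry of multiplication by $e^{i\xi t}$,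
\begin{equation}\label{eq:chirp}
\big\|\kappa(t)\,e^{i(\xi t+\tau t^2)}\big\|_{A(\mathbb R)}\le C(1+|\tau|)^{1/2}\qquad(\xi,\tau\in\mathbb R).
\end{equation}
A linear phase is free and a quadratic phase in one variable costs $|\tau|^{1/2}$. The proofs of Theorems~\ref{thm:A} and~\ref{thm:B} both rest on this count.

\section{Transversal derivatives on the paraboloid}\label{sec:paraboloid}

In Sections \ref{sec:paraboloid}--\ref{sec:synthesis}, $A=A(\mathbb R^3)$. Points of $\mathbb R^3$ are written $(x,z)$ with $x=(x_1,x_2)\in\mathbb R^2$, frequencies are $(\xi,\tau)$, and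
\[
S=\{(x,z):z=|x|^2\},\qquad E_X=\{(x,|x|^2):x\in X\}\quad\text{for closed } X\subset\mathbb R^2 .
\]
For $g\in C^\infty(\mathbb R^3)$ we regard $g|_S$ and $\partial_zg|_S$ as functions of $x$. We fix $\Psi\in C_c^\infty(\mathbb R)$ with $\Psi(t)=t$ near $0$, and we put $\omega(x)=e^{-|x|^2}$.

\subsection{One derivative is visible, two are not}

\begin{lemma}\label{lem:D}
The functional $D(g)=\int\omega(x)\,\partial_zg(x,|x|^2)\,dx$, $g\in C_c^\infty(\mathbb R^3)$, extends to a bounded functional on $A$ with $\|D\|\le\pi$.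
\end{lemma}

\begin{proof}
Write $g=\int F(\xi,\tau)e^{i(\xi\cdot x+\tau z)}\,d\xi\,d\tau$ with $F$ a Schwartz function. Then
\[
D(g)=\int F(\xi,\tau)\,i\tau\Big(\int e^{-(1-i\tau)|x|^2+i\xi\cdot x}\,dx\Big)d\xi\,d\tau .
\]
The Gaussian formula $\int_{\mathbb R}e^{-\sigma t^2+i\eta t}dt=(\pi/\sigma)^{1/2}e^{-\eta^2/4\sigma}$, valid for $\operatorname{Re}\sigma>0$, shows that the inner integral is $\frac{\pi}{1-i\tau}e^{-|\xi|^2/4(1-i\tau)}$. Its modulus is at most $\pi(1+\tau^2)^{-1/2}$, because $\operatorname{Re}\frac1{1-i\tau}>0$. Hence $|D(g)|\le\pi\|F\|_1$, and (N2) gives the extension.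
\end{proof}

Each of the two variables $x_1,x_2$ contributes decay $|\tau|^{-1/2}$, and together they pay for the factor $\tau$ produced by $\partial_z$. For the parabola in $\mathbb R^2$ the same computation gives, at $\xi=0$, the unbounded factor $\sqrt\pi\,|\tau|(1+\tau^2)^{-1/4}$. This is why we work in $\mathbb R^3$.

\begin{lemma}\label{lem:second}
If $g\in C_c^\infty(\mathbb R^3)$ and $g|_S=\partial_zg|_S=0$, then $g\in J_S$.
\end{lemma}

\begin{proof}
Put $\varrho(x,z)=z-|x|^2$. Taylor's formula in $z$ at the point $|x|^2$ gives $g=\varrho^2b$ with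
\[
b(x,z)=\int_0^1(1-t)\,\partial_z^2g\big(x,|x|^2+t\varrho(x,z)\big)\,dt\in C^\infty .
\]
Off $S$ we have $b=g/\varrho^2$, and $S$ has empty interior, so $\operatorname{supp}b\subset\operatorname{supp}g$. Let $\kappa_0\in C_c^\infty(\mathbb R)$ equal $1$ near $0$, let $\Phi(t)=t^2\kappa_0(t)$, and for $0<\epsilon\le1$ let
\[
g_\epsilon=g\,\kappa_0(\varrho/\epsilon)=\epsilon^2\,b\,\Phi(\varrho/\epsilon).
\]
Each derivative costs at most a factor $C\epsilon^{-1}$ on $\operatorname{supp}b$, so $|\partial^\alpha g_\epsilon|\le C\epsilon^{2-|\alpha|}\le C$ for $|\alpha|\le2$. The support of $g_\epsilon$ lies in $\operatorname{supp}g\cap\{|\varrho|\le C\epsilon\}$, which has measure $O(\epsilon)$. By (N3), $\|g_\epsilon\|_A=O(\epsilon^{1/2})$. Since $g-g_\epsilon$ vanishes near $S$, it lies in $K_S$, and $g=\lim(g-g_\epsilon)\in J_S$.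
\end{proof}

\subsection{Prescribing the derivative}

By Lemma~\ref{lem:second}, a smooth function vanishing on $S$ is determined modulo $J_S$ by $h=\partial_zg|_S$. How small can $g$ be for a given $h$? The obvious choice $h(x)\Psi(z-|x|^2)$ is controlled through (N3) only by two derivatives of $h$. It is better to concentrate $g$ in a layer of thickness $r^2$ and to cut the layer into caps of width $r$. An affine map takes each cap to one fixed cap of unit size, on which $h$ is almost constant. Each cap then costs $r^2$ times the size of $h$ on it, and these costs add up to $\|h\|_1$.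

\begin{lemma}\label{lem:L1}
There is a constant $C_0$ such that for each $h\in C_c^\infty(\mathbb R^2)$ there is $g\in C_c^\infty(\mathbb R^3)$ with $g|_S=0$, $\partial_zg|_S=h$ and $\|g\|_A\le C_0\|h\|_1$.
\end{lemma}

\begin{proof}
Let $h\ne0$. For $0<r\le1$ put $g(x,z)=h(x)\,r^2\,\Psi\big((z-|x|^2)/r^2\big)$. Then $g|_S=0$ and $\partial_zg|_S=h$, since $\Psi(0)=0$ and $\Psi'(0)=1$. Fix $\lambda\in C_c^\infty(\mathbb R^2)$ with $\sum_{j\in\mathbb Z^2}\lambda(y-j)=1$ (divide a nonnegative bump that is positive on $[0,1]^2$ by the sum of its integer translates), a function $\tilde\lambda\in C_c^\infty(\mathbb R^2)$ with $\tilde\lambda=1$ on $\operatorname{supp}\lambda$, and a ball $B_0\supset\operatorname{supp}\tilde\lambda$. Write $g=\sum_jg_j$ with $g_j=\lambda(x/r-j)\,g$.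

For fixed $j$ use the affine coordinates $(y,t)$ given by $x=r(y+j)$ and $z=r^2t+2rj\cdot x-r^2|j|^2$. Then
\[
z-|x|^2=r^2t-|x-rj|^2=r^2(t-|y|^2),
\]
so $g_j=r^2\cdot\tilde\lambda(y)h(r(j+y))\cdot\lambda(y)\Psi(t-|y|^2)$. The last factor is a fixed function in $C_c^\infty(\mathbb R^3)$. By (N1), (N5) and (N3),
\[
\|g_j\|_A\le Cr^2\,\big\|\tilde\lambda\,h(r(j+\cdot))\big\|_{C^2}\le Cr^2\Big(\sup_{y\in B_0}|h(r(j+y))|+r\|h\|_{C^2}\Big),
\]
because each $y$-derivative that falls on $h(r(j+y))$ produces a factor $r\le1$. On $B_0$ the function $h(r(j+\cdot))$ oscillates by at most $Cr\|h\|_{C^1}$, so its supremum is at most its mean value plus $Cr\|h\|_{C^1}$. Since $r^2\int_{B_0}|h(r(j+y))|\,dy=\int_{r(j+B_0)}|h|\,dx$, we obtain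
\[
\|g_j\|_A\le C\int_{r(j+B_0)}|h|\,dx+Cr^3\|h\|_{C^2}.
\]
A point of $\mathbb R^2$ lies in a bounded number of the balls $r(j+B_0)$, and $g_j=0$ except for the at most $C_hr^{-2}$ indices for which $r(j+B_0)$ meets $\operatorname{supp}h$. Summing, $\|g\|_A\le C\|h\|_1+C_hr$. Take $r$ so small that $C_hr\le\|h\|_1$.
\end{proof}

The dual statement is that the transversal part of any functional carried by $S$ is a bounded function.

\begin{proposition}\label{prop:density}
Let $Q\in A'$ be carried by $S$. There is $\nu_Q\in L^\infty(\mathbb R^2)$ such that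
\begin{equation}\label{eq:density}
Q(g)=\int\nu_Q(x)\,\partial_zg(x,|x|^2)\,dx\qquad\text{for all }g\in C_c^\infty(\mathbb R^3)\text{ with }g|_S=0 .
\end{equation}
If $Q$ is carried by $E_X$, then $\nu_Q=0$ almost everywhere off $X$.
\end{proposition}

\begin{proof}
For $h\in C_c^\infty(\mathbb R^2)$ let $\ell(h)=Q(g)$, where $g\in C_c^\infty(\mathbb R^3)$ is any function with $g|_S=0$ and $\partial_zg|_S=h$. Two such functions differ by an element of $J_S$ (Lemma~\ref{lem:second}), which $Q$ annihilates, so $\ell$ is well defined and linear. By Lemma~\ref{lem:L1}, $|\ell(h)|\le C_0\|Q\|\|h\|_1$. Hence $\ell$ extends to a bounded functional on $L^1(\mathbb R^2)$ and is given by some $\nu_Q\in L^\infty$. If $Q$ is carried by $E_X$ and $\operatorname{supp}h\cap X=\emptyset$, then $g=h(x)\Psi(z-|x|^2)$ has support disjoint from $E_X$, so $\int\nu_Qh=Q(g)=0$. Thus $\nu_Q=0$ almost everywhere on the open set $\mathbb R^2\setminus X$.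
\end{proof}

We call $\nu_Q$ the \emph{density} of $Q$.

\begin{example}\label{ex:D}
The functional $D$ is carried by $S$. Indeed, let $g\in L_S$ and let $\phi_\eta(v)=\eta^{-3}\phi(v/\eta)$ with $\phi\in C_c^\infty(\mathbb R^3)$, $\int\phi=1$. For small $\eta$ the function $g*\phi_\eta\in C_c^\infty$ vanishes near $S$, so $D(g*\phi_\eta)=0$, and $g*\phi_\eta\to g$ in $A$ because $F(\zeta)\hat\phi(\eta\zeta)\to F(\zeta)$ in $L^1$. So $D$ annihilates $\overline{L_S}=J_S$. Its density is $\omega$, and $S$ is not a synthesis set: if $0\le h\in C_c^\infty(\mathbb R^2)$, $h\neq0$, then $h(x)\Psi(z-|x|^2)\in I_S$ is not annihilated by $D$. For $\varphi\in C_c^\infty(\mathbb R^2)$ the functional $\varphi(x)D$ is carried by $E_{\operatorname{supp}\varphi}$ and has density $\varphi\omega$.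
\end{example}

\subsection{Reduction to a planar set}

\begin{definition}\label{def:tangential}
A compact set $X\subset\mathbb R^2$ is \emph{tangential} if $\nu_Q=0$ for every $Q$ carried by $E_X$; equivalently, by \eqref{eq:density}, if every such $Q$ annihilates every $g\in C_c^\infty(\mathbb R^3)$ with $g|_S=0$.
\end{definition}

A compact null set is tangential by Proposition~\ref{prop:density}. A compact set with an interior point is not, by the last sentence of Example~\ref{ex:D}. The counterexample lies between these two cases.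

\begin{proposition}\label{prop:reduction}
Let $X\subset\mathbb R^2$ be compact and $E=E_X$. There is $f\in A$ with
\begin{equation}\label{eq:product}
D(fk)=\int_X\omega(x)\,k(x,|x|^2)\,dx\quad(k\in A),\qquad D(f)=\int_X\omega\,dx,
\end{equation}
and such that $f\in J_E$ if $X$ is tangential. If $|X|>0$, then $f\notin\overline{fI_E}$.
\end{proposition}

\begin{proof}
Choose $h_n\in C_c^\infty(\mathbb R^2)$, $n\ge1$, with $\|h_n-1_X\|_1\le2^{-n}$, and put $h_0=0$. By Lemma~\ref{lem:L1} there are $d_n\in C_c^\infty(\mathbb R^3)$ with $d_n|_S=0$, $\partial_zd_n|_S=h_n-h_{n-1}$ and $\|d_n\|_A\le C_0\|h_n-h_{n-1}\|_1$. These norms are summable, so $f_n=d_1+\dots+d_n$ converges in $A$ to some $f$, and $f_n|_S=0$, $\partial_zf_n|_S=h_n$.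

Let $k\in C_c^\infty(\mathbb R^3)$. Since $f_n|_S=0$, the product rule gives $\partial_z(f_nk)|_S=h_n\,k|_S$, so $D(f_nk)=\int\omega h_n\,k|_S\,dx$. Letting $n\to\infty$ we get the first formula in \eqref{eq:product} for such $k$. Both sides are continuous in $k\in A$, the right side because $\|k\|_\infty\le\|k\|_A$, so it holds for all $k\in A$ by (N2). Also $D(f)=\lim D(f_n)=\lim\int\omega h_n=\int_X\omega$.

If $X$ is tangential and $Q$ is carried by $E$, then $Q(f)=\lim Q(f_n)=0$, so $f\in J_E$ by \eqref{eq:HB}. If $k\in I_E$, then $D(fk)=0$ by \eqref{eq:product}. If $|X|>0$, then $D(f)>0$, and the bounded functional $D$ separates $f$ from $fI_E$.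
\end{proof}

Theorem~\ref{thm:A} is thus reduced to finding a tangential set of positive measure.

\section{A tangential set of positive measure}\label{sec:set}

\subsection{Oscillating derivatives are cheap}

A set $X$ of positive measure supports many bounded functions, so we need a property of densities beyond boundedness. It comes from functions $h$ that can be prescribed as derivatives at a cost much smaller than $\|h\|_1$. On $S$ we have $z-x_2^2=x_1^2$. Hence for any smooth $\varphi$ the function $\varphi(z-x_2^2)-\varphi(x_1^2)$ vanishes on $S$ and has $z$-derivative $\varphi'(x_1^2)$ there. With $\varphi(t)=a^{-1}\sin(at)$ we gain a factor $a^{-1}$, and each term contains only one quadratic phase, which costs $a^{1/2}$.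

\begin{lemma}\label{lem:cheap}
There is a constant $C_1$ such that for $h\in C_c^\infty(\mathbb R^2)$ with $\operatorname{supp}h\subset[-2,2]^2$ and $a\ge1$ there is $u\in C_c^\infty(\mathbb R^3)$ with
\[
u|_S=0,\qquad\partial_zu|_S=h(x)\cos(ax_1^2),\qquad\|u\|_A\le C_1\|h\|_{A(\mathbb R^2)}\,a^{-1/2}.
\]
\end{lemma}

\begin{proof}
Fix $\eta\in C_c^\infty(\mathbb R)$ with $\eta=1$ on $[-10,10]$ and let
\[
u=\tfrac1a\,h(x)\,\eta(z)\big[\sin(a(z-x_2^2))-\sin(ax_1^2)\big].
\]
The bracket vanishes on $S$, so $u|_S=0$ and $\partial_zu|_S=h(x)\,\eta(|x|^2)\cos(ax_1^2)$; and $\eta(|x|^2)=1$ on $\operatorname{supp}h$, where $|x|^2\le8$. Since $h=h\,\kappa(x_1)=h\,\kappa(x_2)$, the function $au$ is a sum, with coefficients of modulus $\frac12$, of the four functions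
\[
h(x)\,\kappa(x_2)e^{\mp iax_2^2}\cdot\eta(z)e^{\pm iaz},\qquad h(x)\,\kappa(x_1)e^{\pm iax_1^2}\cdot\eta(z).
\]
By (N5), (N6) and \eqref{eq:chirp}, each has norm at most $\|h\|_{A(\mathbb R^2)}\,C(1+a)^{1/2}\,\|\eta\|_{A(\mathbb R)}$, the factor $e^{\pm iaz}$ being free. Hence $\|u\|_A\le C_1\|h\|_{A(\mathbb R^2)}a^{-1/2}$.
\end{proof}

It matters that the oscillation is in $x_1^2$ and not in $|x|^2$. The functional $e^{iaz}D$ has norm at most $\pi$ and density $\omega e^{ia|x|^2}$, and the real part of $\int\omega e^{ia|x|^2}h\cos(a|x|^2)\,dx$ for real $h$ is $\int\omega h\cos^2(a|x|^2)\,dx$; no decay in $a$ comes from this pairing.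

\subsection{The idea with a single factor}\label{sec:idea}

Let $T=[\frac14,\frac34]$. We look for $X$ of the form $Y\times T$ with $Y\subset T$ compact. Let $Q$ be carried by $E_X$, with density $\nu$, and let $h\in C_c^\infty((0,1)^2)$. By \eqref{eq:density} and Lemma~\ref{lem:cheap},
\[
\int\nu h\,dx=\int_X\nu h\,\big(1-\cos(ax_1^2)\big)\,dx+O(a^{-1/2}).
\]
Suppose that $1-\cos(a_ms^2)\le\epsilon_m$ for all $s\in Y$, where $a_m\to\infty$ and $\epsilon_m\to0$. Then the right side tends to $0$ along $a=a_m$, so $\nu=0$ and $X$ is tangential. This is the whole mechanism, but with one factor it only produces null sets. The inequality $1-\cos\theta\le\epsilon$ holds on a proportion $\pi^{-1}\arccos(1-\epsilon)$ of each period; in the variable $v=s^2$ we have $ds\le2\,dv$ on $T$; so $|Y|\le C\arccos(1-\epsilon_m)\to0$.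

We need functions $P_m(s)$ in place of $1-\cos(a_ms^2)$ such that $1-P_m$ is still cheap, but $P_m$ is small on \emph{most} of $T$. Testing with $hD$, whose density is $h\omega$, shows that cheapness forces $\int\omega h\,P_m(x_1)\,dx\to\int\omega h\,dx$. So a positive $P_m$ must keep average $1$ while being small on most of $T$: it must be concentrated on a small set. A product of many rapidly increasing oscillations $1-\frac12\cos(a_ks^2)$ behaves in this way. Each new factor has mean $1$, but its square root has mean
\[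
\beta=\frac1{2\pi}\int_0^{2\pi}\sqrt{1-\tfrac12\cos\theta}\;d\theta<1,
\]
where the inequality is the strict Jensen inequality for the square root of a nonconstant function of mean $1$. So the integral of $\sqrt{P}$ decays geometrically with the number of factors, and Chebyshev's inequality does the rest. The following lemma expresses the independence of a new factor from the previous ones.

\begin{lemma}\label{lem:equi}
If $w\in C(T)$ and $\Phi$ is continuous and $2\pi$-periodic, then
\[
\int_Tw(s)\,\Phi(as^2)\,ds\longrightarrow\frac1{2\pi}\int_0^{2\pi}\Phi\,d\theta\cdot\int_Tw\,ds\qquad(a\to\infty).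
\]
\end{lemma}

\begin{proof}
Replacing $\Phi$ by a trigonometric polynomial within $\epsilon$ of it changes each side by at most $\epsilon\int_T|w|$. So we may take $\Phi(\theta)=e^{in\theta}$. For $n=0$ there is nothing to prove. For $n\ne0$ the left side is $\int_{1/16}^{9/16}\frac{w(\sqrt v)}{2\sqrt v}e^{inav}\,dv$, which tends to $0$ by the Riemann--Lebesgue lemma.
\end{proof}

\subsection{Construction of the set}

Let $\epsilon_m=2^{-m-3}$. Fix $\chi\in C_c^\infty(\mathbb R^2)$ with $\chi=1$ near $[0,1]^2$ and $\operatorname{supp}\chi\subset[-2,2]^2$.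

\begin{proposition}\label{prop:Y}
There are a compact set $Y\subset T$, functions $P_m\in C^\infty(\mathbb R)$ and $u_m\in C_c^\infty(\mathbb R^3)$ for $m\ge1$, and integers $N_m\to\infty$, with the following properties.
\begin{itemize}
\item[(Y1)] $|Y|\ge\frac38$.
\item[(Y2)] $0<P_m\le2\epsilon_m$ on $Y$.
\item[(Y3)] $u_m|_S=0$, $\ \partial_zu_m|_S=\chi(x)(1-P_m(x_1))$ and $\|u_m\|_A\le2^{-m}$.
\item[(Y4)] For all $m$ and all $j\in\mathbb Z$, either $j/N_m\in Y$ or $\operatorname{dist}(j/N_m,Y)\ge1/N_m$.
\end{itemize}
\end{proposition}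

Property (Y4) is used only in Section~\ref{sec:synthesis}. To obtain it we build $Y$ from intervals of finer and finer grids and choose the frequencies so that $P_m$ is small at all points of the previous grid.

\begin{proof}
An \emph{$N$-interval} is an interval $[\frac jN,\frac{j+1}N]$ with $j\in\mathbb Z$. Put $N_0=4$ and $Y_0=T$. Suppose that $m\ge1$ and that $Y_{m-1}\subset T$ is a finite union of $N_{m-1}$-intervals.

\emph{The product $P_m$.} Choose $n$ with $2^{-n}\le\epsilon_m$ and $(\frac{1+\beta}2)^n\le\epsilon_m^{3/2}$. Put $p_0=1$. Choose successively $a_1,\dots,a_n$, positive integer multiples of $2\pi N_{m-1}^2$, such that the positive smooth functions $p_k(s)=p_{k-1}(s)\big(1-\frac12\cos(a_ks^2)\big)$ satisfy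
\begin{itemize}
\item[(i)] $\int_T\sqrt{p_k}\,ds\le\frac{1+\beta}2\int_T\sqrt{p_{k-1}}\,ds$,
\item[(ii)] $C_1\|\chi(x)p_{k-1}(x_1)\|_{A(\mathbb R^2)}\,a_k^{-1/2}\le2^{-m}/n$.
\end{itemize}
Once $p_{k-1}$ is fixed, both conditions hold for all large $a_k$: (ii) because the norm is a fixed finite number, and (i) because $\int_T\sqrt{p_k}\to\beta\int_T\sqrt{p_{k-1}}$ as $a_k\to\infty$ by Lemma~\ref{lem:equi}, with $\beta<\frac{1+\beta}2$ and $\int_T\sqrt{p_{k-1}}>0$. Let $P_m=p_n$.

The difference $1-P_m$ telescopes:
\[
1-P_m(s)=\sum_{k=1}^n\big(p_{k-1}(s)-p_k(s)\big)=\frac12\sum_{k=1}^np_{k-1}(s)\cos(a_ks^2).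
\]
Apply Lemma~\ref{lem:cheap} with $h=\chi(x)p_{k-1}(x_1)$ and $a=a_k$, and let $u_m$ be half the sum of the $n$ functions obtained. By (ii), $u_m$ satisfies (Y3). By (i), $\int_T\sqrt{P_m}\le\epsilon_m^{3/2}$, so Chebyshev's inequality gives
\begin{equation}\label{eq:cheb}
|\{s\in T:P_m(s)>\epsilon_m\}|\le\epsilon_m^{-1/2}\int_T\sqrt{P_m}\,ds\le\epsilon_m .
\end{equation}
Since $a_kj^2/N_{m-1}^2\in2\pi\mathbb Z$, every factor equals $\frac12$ at the points of the previous grid:
\begin{equation}\label{eq:grid}
P_m(j/N_{m-1})=2^{-n}\le\epsilon_m\qquad(j\in\mathbb Z).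
\end{equation}

\emph{The set $Y_m$.} Choose a multiple $N_m\ge2N_{m-1}$ of $N_{m-1}$ such that $P_m$ oscillates by less than $\epsilon_m$ on each $N_m$-interval in $T$. Let $Y_m$ be the union of those $N_m$-intervals that lie in $Y_{m-1}$ and on which $P_m\le2\epsilon_m$. The set $Y_{m-1}$ is a union of $N_m$-intervals, and if one of them contains a point where $P_m\le\epsilon_m$, it is retained. Thus
\begin{equation}\label{eq:keep}
Y_m\supset Y_{m-1}\cap\{P_m\le\epsilon_m\},
\end{equation}
and $|Y_{m-1}\setminus Y_m|\le\epsilon_m$ by \eqref{eq:cheb}.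

\emph{The set $Y$.} Let $Y=\bigcap_mY_m$. It is compact, (Y2) holds by construction, and $|Y|\ge\frac12-\sum_{m\ge1}2^{-m-3}=\frac38$. For (Y4), note first that a grid point that is present is never removed: if $j/N_m\in Y_m$, then $j/N_m\in Y_{m+1}$ by \eqref{eq:grid} and \eqref{eq:keep} at stage $m+1$; the point is also of the form $j'/N_{m+1}$, so by induction it lies in $Y$. Now suppose that some $y\in Y$ has $|y-j/N_m|<1/N_m$. If $N_my$ is an integer, then $y=j/N_m$ and we are done. Otherwise $y$ lies in the interior of exactly one $N_m$-interval; this interval is contained in $Y_m$ because $y\in Y_m$, and $j/N_m$ is one of its endpoints. So $j/N_m\in Y_m$, and hence $j/N_m\in Y$.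
\end{proof}

From now on
\[
X=Y\times T,\qquad E=E_X=\{(x_1,x_2,x_1^2+x_2^2):x_1\in Y,\ x_2\in T\}.
\]

\begin{proposition}\label{prop:tangential}
The set $X$ is tangential: if $Q$ is carried by $E$, $g\in C_c^\infty(\mathbb R^3)$ and $g|_S=0$, then $Q(g)=0$.
\end{proposition}

\begin{proof}
Let $\nu$ be the density of $Q$; it vanishes almost everywhere off $X\subset(0,1)^2$. Let $h\in C_c^\infty((0,1)^2)$, so that $h\chi=h$. The function $h(x)u_m\in C_c^\infty(\mathbb R^3)$ vanishes on $S$ and has $z$-derivative $h(x)(1-P_m(x_1))$ there, by (Y3). By \eqref{eq:density},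
\[
\int\nu h\,dx=Q(hu_m)+\int_X\nu(x)h(x)P_m(x_1)\,dx .
\]
The first term is at most $\|Q\|\|h\|_{A(\mathbb R^2)}2^{-m}$ by (N5) and (Y3). The second is at most $2\epsilon_m\|\nu\|_\infty\|h\|_1$ by (Y2). Letting $m\to\infty$ we get $\int\nu h=0$, so $\nu=0$ almost everywhere on $(0,1)^2$, and therefore almost everywhere.
\end{proof}

The second estimate is where the boundedness of $\nu$, and so Lemma~\ref{lem:L1}, is needed: we control the size of $P_m$ on $Y$ and have no useful bound on its derivatives. Since tangential sets have no interior points, $Y$ is nowhere dense.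

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The compact set $X$ is tangential and $|X|\ge\frac38\cdot\frac12>0$ by (Y1). The function $f$ of Proposition~\ref{prop:reduction} lies in $J_E$ and not in $\overline{fI_E}$. Since $K_E\subset I_E$, also $f\notin\overline{fK_E}$.
\end{proof}

\section{The set $E$ is a synthesis set}\label{sec:synthesis}

By \eqref{eq:HB} we must show that every $Q$ carried by $E$ annihilates $I_E$, and by Lemma~\ref{lem:measures} it suffices to approximate $Q$ by measures on $E$ whose Fourier transforms are uniformly bounded. In the variable $x_1$ we discretize by piecewise linear interpolation at the nodes $j/N_m$; this does not increase norms in $A(\mathbb R)$, and (Y4) ensures that only nodes in $Y$ contribute. The difficulty is that on $S$ the character $e^{i(\xi\cdot x+\tau z)}$ contains the factor $e^{i\tau x_1^2}$, which has norm up to $|\tau|^{1/2}$ in $A(\mathbb R)$. This loss is recovered from the oscillation of $e^{i\tau x_2^2}$, provided that $Q$ is smooth in $x_2$. We make it so by averaging over affine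 maps that slide $S$ along itself in the $x_2$ direction; this is possible because the second factor of $X$ is an interval.

\subsection{Piecewise linear interpolation and Fresnel integrals}

Let $\Delta(t)=\max(0,1-|t|)$, so that $\hat\Delta(\eta)=\big(\frac{\sin(\eta/2)}{\eta/2}\big)^2\ge0$ and $\Delta\in A(\mathbb R)$. Put $\Delta_{N,j}(s)=\Delta(Ns-j)$. For a function $v$ on $\mathbb R$,
\[
\Lambda_Nv=\sum_{j\in\mathbb Z}v(j/N)\,\Delta_{N,j}
\]
is the function that agrees with $v$ at the points $j/N$ and is linear between them.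

\begin{lemma}\label{lem:Herz}
\textup{(i) (Herz)} $\|\Lambda_Nv\|_{A(\mathbb R)}\le\|v\|_{A(\mathbb R)}$ for $v\in A(\mathbb R)$. \textup{(ii)} If $v\in C_c^\infty(\mathbb R)$, then $\Lambda_Nv\to v$ in $A(\mathbb R)$ as $N\to\infty$.
\end{lemma}

\begin{proof}
(i) Fix $\xi$. The function $e^{-i\xi s}\sum_je^{i\xi j/N}\Delta(Ns-j)$ equals $\sum_j\varphi(s-j/N)$ with $\varphi(s)=e^{-i\xi s}\Delta(Ns)$. It is continuous and $1/N$-periodic, with Fourier coefficients
\[
c_k(\xi)=N\int\varphi(s)e^{-2\pi iNks}\,ds=\hat\Delta\big((\xi+2\pi Nk)/N\big)\ge0 .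
\]
They are summable because $\hat\Delta(\eta)=O(\eta^{-2})$, so the function is the sum of its Fourier series; its value at $s=0$ is $1$, so $\sum_kc_k(\xi)=1$. Thus $\Lambda_Ne^{i\xi s}=\sum_kc_k(\xi)e^{i(\xi+2\pi Nk)s}$ is a convex combination of characters. For $v=\int V(\xi)e^{i\xi s}d\xi$ and fixed $s$, the sum defining $\Lambda_Nv(s)$ is finite, so $\Lambda_Nv(s)=\sum_k\int V(\xi)c_k(\xi)e^{i(\xi+2\pi Nk)s}d\xi$. The $k$-th term has norm $\int|V|c_k$ in $A(\mathbb R)$, and these numbers add up to $\|V\|_1$.

(ii) Let $w=v-\Lambda_Nv$. On each $N$-interval the slope of $\Lambda_Nv$ is the mean value of $v'$, so $|w'|\le\|v''\|_\infty/N$, and $w$ vanishes at the endpoints, so $|w|\le\|v''\|_\infty/N^2$. The supports of the functions $w$ lie in a fixed bounded interval. Apply (N4).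
\end{proof}

The gain from $x_2$ is the quadratic case of van der Corput's lemma.

\begin{lemma}\label{lem:Fresnel}
Let $n\in C^1(\mathbb R)$ vanish outside $T$. Then $\big|\int_Te^{i(\eta t+\tau t^2)}n(t)\,dt\big|\le5|\tau|^{-1/2}\|n'\|_{L^1(T)}$ for all real $\eta$ and $\tau\ne0$.
\end{lemma}

\begin{proof}
For $b\ge1$, integration by parts gives $\int_1^be^{iu^2}du=\big[\frac{e^{iu^2}}{2iu}\big]_1^b+\int_1^b\frac{e^{iu^2}}{2iu^2}du$, of modulus at most $\frac32$. So $|\int_0^be^{iu^2}du|\le\frac52$ for all real $b$, and the integral of $e^{\pm iu^2}$ over any interval is at most $5$ in modulus. Completing the square and substituting $u=|\tau|^{1/2}(t+\eta/2\tau)$, we see that $\Phi(t)=\int_{1/4}^te^{i(\eta t'+\tau t'^2)}dt'$ satisfies $|\Phi|\le5|\tau|^{-1/2}$. Since $\Phi(\frac14)=0$ and $n(\frac34)=0$, the integral equals $-\int_T\Phi n'\,dt$.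
\end{proof}

\subsection{Proof of Theorem~\ref{thm:B}}

Let $Q$ be carried by $E$. Fix $\rho\in C_c^\infty(\mathbb R^3)$ with $\rho=1$ near $E$.

\emph{Step 1: making room in $x_2$.} Let $\theta\in C^\infty(\mathbb R)$ equal $1$ on $(-\infty,0.45]$ and $0$ on $[0.55,\infty)$, and put $\psi_1=\rho\,\theta(x_2)$, $\psi_2=\rho\,(1-\theta(x_2))$. Then $Q=\rho Q=\psi_1Q+\psi_2Q$, where $\psi_1Q$ is carried by $E\cap\{x_2\le0.6\}$ and $\psi_2Q$ by $E\cap\{x_2\ge0.4\}$. So we may assume that $Q$ is carried by $E'$, one of these two sets. Let $U=[0,0.1]$ in the first case and $U=[-0.1,0]$ in the second. In both cases $x_2+b\in T$ whenever $(x,z)\in E'$ and $b\in U$.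

\emph{Step 2: smoothing in $x_2$.} The affine maps
\[
\alpha_b(x_1,x_2,z)=(x_1,\;x_2+b,\;z+2bx_2+b^2)
\]
preserve $S$, since $x_1^2+x_2^2+2bx_2+b^2=x_1^2+(x_2+b)^2$, and $\alpha_b(E')\subset E$ for $b\in U$. For each $g\in A$ the map $b\mapsto g\circ\alpha_b\in A$ is continuous: for $g\in C_c^\infty$ this follows from (N3), and in general from (N1) and (N2). Let $\phi\ge0$ be smooth and supported in the interior of $U$ with $\int\phi=1$, let $\phi_\delta(b)=\delta^{-1}\phi(b/\delta)$ for $0<\delta\le1$, and define
\[
Q_\delta(g)=\int\phi_\delta(b)\,Q(g\circ\alpha_b)\,db\qquad(g\in A).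
\]
Then $Q_\delta\in A'$, and $Q_\delta(g)\to Q(g)$ as $\delta\to0$ because $\alpha_0$ is the identity. If $g\in K_E$ and $b\in U$, then $g\circ\alpha_b$ vanishes near $E'$; so $Q_\delta$ is carried by $E$. It suffices to show that $Q_\delta$ annihilates $I_E$ for each fixed $\delta$.

Let $\sigma(\xi)=Q_\delta(e^{i\xi\cdot x})$, $\xi\in\mathbb R^2$, a continuous function by Lemma~\ref{lem:symbol}. For $b\in U$ we have $\rho\circ\alpha_b=1$ near $E'$ and $e^{i\xi\cdot x}\circ\alpha_b=e^{i\xi_2b}e^{i\xi\cdot x}$. Therefore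
\begin{equation}\label{eq:sigma}
\sigma(\xi)=Q(e^{i\xi\cdot x})\,\hat\phi_\delta(-\xi_2),\qquad|\sigma(\xi)|\le\|Q\|\,|\hat\phi_\delta(-\xi_2)|,
\end{equation}
and the bound decays rapidly in $\xi_2$, uniformly in $\xi_1$.

\emph{Step 3: slices.} The decay in \eqref{eq:sigma} lets us invert the Fourier transform in $x_2$ and write $Q_\delta$ as an integral of functionals $q_t$ on $A(\mathbb R)$, one for each value $x_2=t$. Put
\[
H(\xi_1,t)=\frac1{2\pi}\int\sigma(\xi_1,\xi_2)e^{-i\xi_2t}\,d\xi_2,\qquad q_t(v)=\int V(\xi_1)H(\xi_1,t)\,d\xi_1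
\]
for $v=\int V(\xi_1)e^{i\xi_1s}d\xi_1\in A(\mathbb R)$. By \eqref{eq:sigma}, $H$ and $\partial_tH$ are continuous and $|H|+|\partial_tH|\le C_\delta:=\frac1{2\pi}\|Q\|\int(1+|\eta|)|\hat\phi_\delta(\eta)|\,d\eta$. Hence $q_t(v)$ is $C^1$ in $t$ and
\begin{equation}\label{eq:slicebound}
|q_t(v)|+|\partial_tq_t(v)|\le C_\delta\|v\|_{A(\mathbb R)} .
\end{equation}
Let $v\in A(\mathbb R)$, $w\in C_c^\infty(\mathbb R)$ and $W(\xi_2)=\frac1{2\pi}\int w(t)e^{-i\xi_2t}dt$. By (V), $\rho\,v(x_1)w(x_2)=\int V(\xi_1)W(\xi_2)\,\rho e^{i\xi\cdot x}d\xi$ in $A$. Applying $Q_\delta$ and Fubini's theorem,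
\begin{equation}\label{eq:slice}
Q_\delta\big(v(x_1)w(x_2)\big)=\int V(\xi_1)W(\xi_2)\sigma(\xi)\,d\xi=\int w(t)\,q_t(v)\,dt .
\end{equation}
The left side is $0$ if $w$ vanishes near $T$ or $v$ vanishes near $Y$, for then $v(x_1)w(x_2)$ vanishes near $E$. As $q_t(v)$ is continuous in $t$, this gives:
\begin{itemize}
\item[(a)] $q_t(v)=0$ for $t\notin T$ and all $v\in A(\mathbb R)$;
\item[(b)] $q_t(v)=0$ for all $t$ if $v\in A(\mathbb R)$ vanishes near $Y$;
\item[(c)] $q_t(\Delta_{N,j})=0$ for all $t$ if $\operatorname{dist}(j/N,Y)\ge1/N$.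
\end{itemize}
For (c), the functions $\Delta(\lambda(Ns-j))$ with $1<\lambda\le2$ are supported in $|s-j/N|\le1/(\lambda N)$, so they vanish near $Y$; and they tend to $\Delta_{N,j}$ in $A(\mathbb R)$ as $\lambda\downarrow1$, by (N1) and because $\lambda^{-1}\hat\Delta(\eta/\lambda)\to\hat\Delta(\eta)$ in $L^1$ by dominated convergence. Now use (b) and \eqref{eq:slicebound}.

\emph{Step 4: the measures.} Let $N=N_m$ and define a finite measure $\mu_m$ on $E$, concentrated on finitely many parabolic arcs, by
\[
\int g\,d\mu_m=\sum_{j:\ j/N\in Y}\ \int_Tq_t(\Delta_{N,j})\;g\Big(\frac jN,\,t,\,\frac{j^2}{N^2}+t^2\Big)dt .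
\]
Fix $(\xi,\tau)$ and let $v(s)=\kappa(s)e^{i(\xi_1s+\tau s^2)}$. For $j/N\in Y$ the character $e^{i(\xi\cdot x+\tau z)}$ takes the value $v(j/N)e^{i(\xi_2t+\tau t^2)}$ on the $j$-th arc. For $j/N\notin Y$ we have $q_t(\Delta_{N,j})=0$ by (Y4) and (c). So we may sum over all $j$, and since $v$ has compact support the sum is finite:
\begin{equation}\label{eq:muhat}
\int e^{i(\xi\cdot x+\tau z)}\,d\mu_m=\int_Te^{i(\xi_2t+\tau t^2)}\,q_t(\Lambda_Nv)\,dt .
\end{equation}
Without (Y4), formula \eqref{eq:muhat} would require arcs over nodes close to $Y$ but outside it, and the resulting measure would not be concentrated on $E$.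

\emph{Uniform bound.} Let $n(t)=q_t(\Lambda_Nv)$. It is $C^1$, vanishes outside $T$ by (a), and by \eqref{eq:slicebound}, Lemma~\ref{lem:Herz}(i) and \eqref{eq:chirp} satisfies $|n|+|n'|\le CC_\delta(1+|\tau|)^{1/2}$, with $C$ independent of $m,\xi,\tau$. For $|\tau|\le1$ the right side of \eqref{eq:muhat} is at most $\|n\|_\infty\le 2CC_\delta$. For $|\tau|\ge1$ it is at most $5|\tau|^{-1/2}\cdot CC_\delta(1+|\tau|)^{1/2}\le10CC_\delta$ by Lemma~\ref{lem:Fresnel}.

\emph{Pointwise convergence.} Since $N_m\to\infty$, Lemma~\ref{lem:Herz}(ii) and \eqref{eq:slicebound} show that $q_t(\Lambda_{N_m}v)\to q_t(v)$ uniformly in $t$. Choose $w\in C_c^\infty(\mathbb R)$ with $w(t)=e^{i(\xi_2t+\tau t^2)}$ near $T$. By \eqref{eq:muhat}, (a) and \eqref{eq:slice},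
\[
\int e^{i(\xi\cdot x+\tau z)}\,d\mu_m\longrightarrow\int w(t)q_t(v)\,dt=Q_\delta\big(v(x_1)w(x_2)\big)=Q_\delta\big(e^{i(\xi\cdot x+\tau|x|^2)}\big),
\]
the last equality because the two functions agree near $E$. The function $\rho\,\big(e^{i(\xi\cdot x+\tau|x|^2)}-e^{i(\xi\cdot x+\tau z)}\big)\in C_c^\infty(\mathbb R^3)$ vanishes on $S$, so $Q_\delta$ annihilates it by Proposition~\ref{prop:tangential}. The limit is therefore $Q_\delta(e^{i(\xi\cdot x+\tau z)})$. This is the only place in the proof where tangentiality is used.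

By Lemma~\ref{lem:measures}, $Q_\delta$ annihilates $I_E$. Hence so does $Q$, and $I_E=J_E$ by \eqref{eq:HB}. By Theorem~\ref{thm:A}, $E$ is not a Ditkin set, so it is not a Calder\'on set. \qed

\section{General groups}\label{sec:groups}

\subsection{Discrete groups}

Let $G$ be discrete, so that $\hat G$ is compact. The functions of finite support on $G$ are the transforms of the trigonometric polynomials on $\hat G$, which are dense in $L^1(\hat G)$. Let $E\subset G$, $f=\int F(\gamma)\gamma\,d\gamma\in J_E$ and $\epsilon>0$. Products in $A$ correspond to convolutions, and $L^1(\hat G)$ has an approximate identity: there is $F_0\in L^1(\hat G)$ with $\|F*F_0-F\|_1<\epsilon/2$. Replacing $F_0$ by a trigonometric polynomial close to it in $L^1$, we find $e\in A$ of finite support with $\|fe-f\|_A<\epsilon$. The function $e1_{G\setminus E}$ has finite support disjoint from $E$, so it lies in $K_E$, and $f\cdot e1_{G\setminus E}=fe$ because $f|_E=0$. Thus $f\in\overline{fK_E}$, and every subset of $G$ is a Ditkin set.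

For the rest of the paper $G$ is nondiscrete, and we construct a compact set that is not a Ditkin set. The group need not contain anything like $\mathbb R^3$, so we imitate only the addition of $\mathbb R^3$. We find two Cantor sets $Z_1,Z_2\subset G$ so independent that every product $\varphi(x_1)\psi(x_2)$ of continuous functions extends from $Z=Z_1+Z_2$ to a function in $A(G)$ with controlled norm. Mapping each $Z_i$ onto a cube and adding gives a map $p\colon Z\to\mathbb R^3$ under which each character of $\mathbb R^3$ pulls back to such a product. In the other direction, averaging over the fibers of $p$ turns a character of $G$ into a convolution of two $L^2$ functions, which lies in $A(\mathbb R^3)$.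

\subsection{A sum of two independent Cantor sets}

A \emph{Cantor set} is a set homeomorphic to $\{0,1\}^{\mathbb N}$. Let $\Omega_q$ be the group of $q$-th roots of unity.

\begin{lemma}\label{lem:U}
There are $q\ge2$ and disjoint Cantor sets $Z_1,Z_2\subset G$ with the following property.
\begin{itemize}
\item[(U)] For every continuous $\varphi\colon Z_1\cup Z_2\to\Omega_q$ and $\epsilon>0$ there is $\gamma\in\hat G$ with $|\gamma-\varphi|<\epsilon$ on $Z_1\cup Z_2$.
\end{itemize}
\end{lemma}

\begin{proof}
It is enough to find one Cantor set with property (U) and to split it, through a homeomorphism with $\{0,1\}^{\mathbb N}$, according to the first digit. By \cite[\S\S2.5 and 5.2]{Rudin}, a nondiscrete $G$ satisfies one of two alternatives. In the first, every neighborhood of $0$ contains an element of infinite order, and then $G$ contains a Cantor set that is a \emph{Kronecker set}: each continuous unimodular function on it is a uniform limit of characters. We then take $q=2$. In the second, $G$ contains, for some $q\ge2$, a closed subgroup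 topologically isomorphic to $D_q=(\mathbb Z/q)^{\mathbb N}$. Index the coordinates of $D_q$ by the countably many pairs $(n,\varphi)$ with $n\ge1$ and $\varphi\colon\{0,1\}^n\to\mathbb Z/q$, and map $\{0,1\}^{\mathbb N}$ to $D_q$ by $x\mapsto(\varphi(x_1,\dots,x_n))_{(n,\varphi)}$. This map is continuous, and it is injective because each digit $x_n$ is one of the coordinates; its image is a Cantor set. A continuous function $\{0,1\}^{\mathbb N}\to\mathbb Z/q$ depends on finitely many digits, so it is a coordinate $(n,\varphi)$. Hence each continuous $\Omega_q$-valued function on the image is the restriction of a character $a\mapsto e^{2\pi ia_{(n,\varphi)}/q}$ of $D_q$, and characters of a closed subgroup extend to $G$.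
\end{proof}

Put $Z=Z_1+Z_2$. The addition map $Z_1\times Z_2\to Z$ is injective. Indeed, let $x_1+x_2=x_1'+x_2'$ with $x_1\ne x_1'$. Choose a continuous $\varphi\colon Z_1\cup Z_2\to\Omega_q$ with $\varphi=1$ on $Z_2$, $\varphi(x_1)=1$ and $\varphi(x_1')=\zeta_0\ne1$, and $\gamma$ as in (U). Then $\gamma(x_1)\gamma(x_2)$ is within $2\epsilon$ of $1$, the equal number $\gamma(x_1')\gamma(x_2')$ is within $2\epsilon$ of $\zeta_0$, and this is impossible if $4\epsilon<|1-\zeta_0|$. So $x_1=x_1'$, and then $x_2=x_2'$. By compactness the addition map is a homeomorphism. For $\varphi\in C(Z_1)$ and $\psi\in C(Z_2)$ we write $\varphi\otimes\psi$ for the function $x_1+x_2\mapsto\varphi(x_1)\psi(x_2)$ on $Z$. Let $A(Z)=A(G)/I_Z$, the Banach space of restrictions to $Z$ with the quotient norm; it dominates the supremum norm, and the dual of $A(Z)$ is the annihilator $I_Z^\perp\subset A(G)'$.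

Two tools pass from uniform approximation on $Z$, which is all that (U) gives, to approximation in $A(G)$ near $Z$.

\emph{Canonical extensions.} Let $\Theta$ be a locally constant function on $Z$, with value $\theta_l$ on the piece $Z^l$ of a finite clopen partition. By (S1) choose $\rho_l\in A(G)$ with disjoint supports and $\rho_l=1$ near $Z^l$, and put $\tilde\Theta=\sum_l\theta_l\rho_l$. Near each $x\in Z$ the function $\tilde\Theta$ is the constant $\Theta(x)$, so any two choices agree near $Z$. If $Q$ is carried by $Z$, then $Q(\tilde\Theta)$ depends only on $\Theta$, and linearly (use a common refinement of the partitions).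

\emph{Small functions equal to $w-1$ near $1$.} Let $A(\mathbb T)$ be the algebra of functions $\beta(w)=\sum_k\hat\beta(k)w^k$ with $\|\beta\|_{A(\mathbb T)}=\sum_k|\hat\beta(k)|<\infty$. For small $\epsilon>0$ put $\beta_\epsilon(e^{i\theta})=(e^{i\theta}-1)\kappa(\theta/\epsilon)$, $|\theta|\le\pi$. Then $\beta_\epsilon(w)=w-1$ for $|w-1|\le\epsilon$, since $|\theta|\le\frac\pi2|e^{i\theta}-1|$. The function $\beta_\epsilon$ and its derivative are $O(1)$ and supported on a set of length $O(\epsilon)$. By the Cauchy--Schwarz inequality $\sum_{k\ne0}|\hat\beta(k)|\le C\|\beta'\|_2$, so $\|\beta_\epsilon\|_{A(\mathbb T)}\to0$ as $\epsilon\to0$.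

Now let $\Theta$ be locally constant and unimodular, and let $\gamma\in\hat G$ satisfy $|\gamma-\Theta|<\epsilon$ on $Z$. Near $Z^l$ we have $|\bar\theta_l\gamma-1|<\epsilon$, so $\gamma-\theta_l=\theta_l\beta_\epsilon(\bar\theta_l\gamma)$. Expanding $\beta_\epsilon$ and summing over $l$, we find that near $Z$
\begin{equation}\label{eq:expand}
\gamma-\tilde\Theta=\sum_{k\in\mathbb Z}\hat\beta_\epsilon(k)\,\gamma^k\,\widetilde{\Theta^{1-k}},\qquad\widetilde{\Theta^{1-k}}=\sum_l\theta_l^{1-k}\rho_l .
\end{equation}
The series converges absolutely in $A(G)$, since $\|\gamma^k\widetilde{\Theta^{1-k}}\|_A\le\sum_l\|\rho_l\|_A$.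

\begin{lemma}\label{lem:tensor}
\textup{(i)} If $Q$ is carried by $Z$ and $\Theta=\varphi\otimes\psi$ with $\varphi,\psi$ locally constant, then $|Q(\tilde\Theta)|\le4\|Q\|\|\varphi\|_\infty\|\psi\|_\infty$.

\textup{(ii)} If $\varphi\in C(Z_1)$ and $\psi\in C(Z_2)$, then $\varphi\otimes\psi\in A(Z)$ and $\|\varphi\otimes\psi\|_{A(Z)}\le4\|\varphi\|_\infty\|\psi\|_\infty$.
\end{lemma}

\begin{proof}
(i) First let $\varphi,\psi$ take values in $\Omega_q$, and fix the functions $\rho_l$. Given $\epsilon$, property (U) gives $\gamma$ with $|\gamma-\varphi|<\epsilon/2$ on $Z_1$ and $|\gamma-\psi|<\epsilon/2$ on $Z_2$, so $|\gamma-\Theta|<\epsilon$ on $Z$. By \eqref{eq:expand} and Lemma~\ref{lem:symbol},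
\[
|Q(\tilde\Theta)|\le|Q(\gamma)|+\|Q\|\,\|\beta_\epsilon\|_{A(\mathbb T)}\sum_l\|\rho_l\|_A\le\|Q\|+o(1)\qquad(\epsilon\to0).
\]
Next, a locally constant $\varphi$ with $\|\varphi\|_\infty\le1$ is a finite sum $\sum c_i\varphi_i$ with $\varphi_i$ locally constant and $\Omega_q$-valued and $\sum|c_i|\le2$. For $q\ge3$ the convex hull $\Pi$ of $\Omega_q$ is a regular polygon containing the disk of radius $\cos(\pi/q)\ge\frac12$. If $\varphi$ is constant on $L$ pieces, the vector of values of $\frac12\varphi$ lies in $\Pi^L$, which is the convex hull of $\Omega_q^L$. For $q=2$ the vectors of values of $\operatorname{Re}\varphi$ and $\operatorname{Im}\varphi$ lie in $[-1,1]^L$, the convex hull of $\Omega_2^L$, and $\varphi=\operatorname{Re}\varphi+i\operatorname{Im}\varphi$. Decomposing both $\varphi$ and $\psi$ in this way gives the factor $4$.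

(ii) Let $\varphi,\psi$ be locally constant. Then $\Theta=\tilde\Theta|_Z\in A(Z)$, its norm is the supremum of $|Q(\tilde\Theta)|$ over $Q\in I_Z^\perp$ with $\|Q\|\le1$, and such $Q$ are carried by $Z$. So (i) gives the bound. In general choose locally constant $\varphi_n\to\varphi$, $\psi_n\to\psi$ uniformly, with $\|\varphi_n\|_\infty\le\|\varphi\|_\infty$ and $\|\psi_n\|_\infty\le\|\psi\|_\infty$ (values of $\varphi,\psi$ at chosen points of fine clopen partitions). From $\varphi_n\otimes\psi_n-\varphi_m\otimes\psi_m=(\varphi_n-\varphi_m)\otimes\psi_n+\varphi_m\otimes(\psi_n-\psi_m)$ we see that $\varphi_n\otimes\psi_n$ is a Cauchy sequence in $A(Z)$; its limit is the uniform limit $\varphi\otimes\psi$.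
\end{proof}

A function pulled back to $Z$ determines an element of $A(G)$ only modulo $I_Z$. To place such an element in the small ideal of a subset of $Z$ we need $I_Z=J_Z$. The proof uses \eqref{eq:expand} again, now with $\gamma$ fixed and $\Theta$ varying; the norms $\|\rho_l\|_A$ are no longer under control, and Lemma~\ref{lem:tensor}(i) replaces them.

\begin{lemma}\label{lem:Zsynth}
$Z$ is a synthesis set.
\end{lemma}

\begin{proof}
Let $Q$ be carried by $Z$. For each $n$ take finite clopen partitions $\{Z_1^i\}$, $\{Z_2^j\}$ of $Z_1,Z_2$ with points $x_i\in Z_1^i$, $y_j\in Z_2^j$, such that the meshes tend to $0$ as $n\to\infty$ in fixed metrics on $Z_1,Z_2$. Define the measure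
\[
\mu_n=\sum_{i,j}Q\big(\widetilde{1_{Z_1^i}\otimes1_{Z_2^j}}\big)\,\delta_{x_i+y_j}
\]
on $Z$. For $\gamma\in\hat G$ let $\Theta=\Theta_{n,\gamma}=\varphi\otimes\psi$ with $\varphi=\gamma(x_i)$ on $Z_1^i$ and $\psi=\gamma(y_j)$ on $Z_2^j$. By linearity $\int\gamma\,d\mu_n=Q(\tilde\Theta_{n,\gamma})$, which is at most $4\|Q\|$ in modulus by Lemma~\ref{lem:tensor}(i). Fix $\gamma$ and a small $\epsilon$. By uniform continuity, $|\gamma-\Theta_{n,\gamma}|<\epsilon$ on $Z$ for large $n$. The functional $\gamma^kQ$ is carried by $Z$ and has norm $\|Q\|$, and $\Theta^{1-k}=\varphi^{1-k}\otimes\psi^{1-k}$ with unimodular factors. By \eqref{eq:expand} and Lemma~\ref{lem:tensor}(i),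
\[
|Q(\gamma)-Q(\tilde\Theta_{n,\gamma})|\le\sum_k|\hat\beta_\epsilon(k)|\,\big|(\gamma^kQ)(\widetilde{\Theta^{1-k}})\big|\le4\|Q\|\,\|\beta_\epsilon\|_{A(\mathbb T)} .
\]
So $\int\gamma\,d\mu_n\to Q(\gamma)$. By Lemma~\ref{lem:measures}, $Q$ annihilates $I_Z$, and $I_Z=J_Z$ by \eqref{eq:HB}.
\end{proof}

\subsection{Pulling back and averaging}

Let $B=[-1,1]^3$. There are continuous surjections $p_i\colon Z_i\to B$ and Borel maps $s_i\colon B\to Z_i$ with $p_i\circ s_i=\mathrm{id}$. To see this, identify $Z_i$ with $(\{0,1\}^{\mathbb N})^3$, map each factor onto $[-1,1]$ by $(d_n)\mapsto-1+2\sum_nd_n2^{-n}$, and for the section use the binary digits of $y=\frac{u+1}2$, namely $d_n=\lfloor2^ny\rfloor-2\lfloor2^{n-1}y\rfloor$ for $y<1$ and $d_n=1$ for $y=1$, which are Borel functions of $u\in[-1,1]$. Define the continuous map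
\[
p\colon Z\to\mathbb R^3,\qquad p(x_1+x_2)=p_1(x_1)+p_2(x_2).
\]
For $t\in\mathbb R^3$ let $\mu_t$ be the image of Lebesgue measure on $B\cap(t-B)$ under the Borel map $y\mapsto s_1(t-y)+s_2(y)\in Z$. Since $p(s_1(t-y)+s_2(y))=(t-y)+y=t$, the measure $\mu_t$ is concentrated on the fiber $p^{-1}(t)$; its total mass is $(1_B*1_B)(t)$. For a continuous function $h$ on $G$ put
\[
(Mh)(t)=\int h\,d\mu_t=\int1_B(t-y)\,1_B(y)\,h\big(s_1(t-y)+s_2(y)\big)\,dy .
\]

\begin{lemma}\label{lem:transfer}
\textup{(i)} If $g\in A(\mathbb R^3)$, then $g\circ p\in A(Z)$ and $\|g\circ p\|_{A(Z)}\le4\|g\|_{A(\mathbb R^3)}$.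

\textup{(ii)} If $h\in A(G)$, then $Mh\in A(\mathbb R^3)$ and $\|Mh\|_{A(\mathbb R^3)}\le8\|h\|_{A(G)}$. Also $M1=1_B*1_B\in A(\mathbb R^3)$.
\end{lemma}

\begin{proof}
(i) Let $e_\zeta(t)=e^{i\zeta\cdot t}$. Then $e_\zeta\circ p=(e_\zeta\circ p_1)\otimes(e_\zeta\circ p_2)$. The maps $\zeta\mapsto e_\zeta\circ p_i\in C(Z_i)$ are continuous, so by Lemma~\ref{lem:tensor}(ii) and bilinearity $\zeta\mapsto e_\zeta\circ p\in A(Z)$ is continuous and bounded by $4$. For $g=\int F(\zeta)e_\zeta\,d\zeta$, principle (V) gives $g\circ p=\int F(\zeta)\,e_\zeta\circ p\,d\zeta$ in $A(Z)$.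

(ii) If $a,b$ are bounded Borel functions with compact support in $\mathbb R^3$, then $a*b$ is continuous and integrable with transform $\hat a\hat b$, and by Plancherel's theorem $(2\pi)^{-3}\|\hat a\hat b\|_1\le\|a\|_2\|b\|_2$. By Fourier inversion $a*b\in A(\mathbb R^3)$ with norm at most $\|a\|_2\|b\|_2$. For $\gamma\in\hat G$ let $a_\gamma=\gamma\circ s_1$ and $b_\gamma=\gamma\circ s_2$ on $B$, extended by $0$. Then $M\gamma=a_\gamma*b_\gamma$, and $\|M\gamma\|_{A(\mathbb R^3)}\le|B|=8$; the case $\gamma=1$ is the last assertion. Since $\|a_\gamma-a_{\gamma'}\|_2\le\sqrt8\sup_{Z_1}|\gamma-\gamma'|$ and $\|b_\gamma-b_{\gamma'}\|_2\le\sqrt8\sup_{Z_2}|\gamma-\gamma'|$, the map $\gamma\mapsto M\gamma\in A(\mathbb R^3)$ is continuous. Let $h=\int F(\gamma)\gamma\,d\gamma$. By (V), $h_1=\int F(\gamma)M\gamma\,d\gamma$ lies in $A(\mathbb R^3)$ with norm at most $8\|F\|_1$. Also by (V), $h|_Z=\int F(\gamma)\gamma|_Z\,d\gamma$ in $C(Z)$, and integrating against $\mu_t$ gives $(Mh)(t)=\int F(\gamma)(M\gamma)(t)\,d\gamma=h_1(t)$ for every $t$.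
\end{proof}

\subsection{End of the proof of Theorem~\ref{thm:C}}

Let $X$, $E\subset\mathbb R^3$, $f\in J_E$ and $D$ be as in the proof of Theorem~\ref{thm:A}; thus \eqref{eq:product} holds and $|X|>0$. On $E$ we have $0<x_1,x_2<1$ and $0<z\le\frac98$, so $E\subset(-2,2)^3$. Let $E^*=p^{-1}(E)$, a compact subset of $Z$, and by Lemma~\ref{lem:transfer}(i) choose $f^*\in A(G)$ with $f^*|_Z=f\circ p$.

\emph{Claim 1: $f^*\in J_{E^*}$.} Let $Q\in A(G)'$ be carried by $E^*$. Then $Q$ is carried by $Z$, so $Q\in I_Z^\perp$ by Lemma~\ref{lem:Zsynth}. Hence $Q$ acts on $A(Z)$, and $\Phi(g)=Q(g\circ p)$ is a bounded functional on $A(\mathbb R^3)$. We show that $\Phi$ is carried by $E$. Let $g\in K_E$. The set $p^{-1}(\mathbb R^3\setminus\operatorname{supp}g)$ is relatively open in $Z$ and contains $E^*$; write it as $Z\cap U$ with $U\subset G$ open. Take $h\in A(G)$ with $h|_Z=g\circ p$, so that $h=0$ on $Z\cap U$, and by (S1) take $\rho\in A(G)$ with $\rho=1$ near $E^*$ and $\operatorname{supp}\rho\subset U$. Then $h\rho\in I_Z$ and $h-h\rho\in K_{E^*}$,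 so $\Phi(g)=Q(h\rho)+Q(h-h\rho)=0$. Since $f\in J_E$, we get $Q(f^*)=\Phi(f)=0$, and \eqref{eq:HB} gives the claim.

\emph{Claim 2: $f^*\notin\overline{f^*K_{E^*}}$.} On the fiber $p^{-1}(t)$ the function $f^*$ is the constant $f(t)$. Therefore $M(f^*h)=f\cdot Mh$ for $h\in A(G)$, and $Mf^*=f\cdot(1_B*1_B)$. Let $h\in K_{E^*}$. For $t\in E$ the fiber $p^{-1}(t)$ lies in $E^*$, where $h=0$, so $Mh\in I_E$. By \eqref{eq:product},
\[
D\big(M(f^*h)\big)=\int_X\omega(x)\,(Mh)(x,|x|^2)\,dx=0 .
\]
On the other hand $1_B*1_B>0$ on $(-2,2)^3\supset E$, so again by \eqref{eq:product},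
\[
D(Mf^*)=\int_X\omega(x)\,(1_B*1_B)(x,|x|^2)\,dx>0 .
\]
The functional $D\circ M$ is bounded on $A(G)$ by Lemmas~\ref{lem:D} and~\ref{lem:transfer}(ii); it vanishes on $f^*K_{E^*}$ and not at $f^*$. Note that this step uses the stronger conclusion of Theorem~\ref{thm:A}: that $D$ vanishes on $fI_E$, and not only on $fK_E$, is what we applied to $Mh$.

By the two claims $E^*$ is a compact subset of $G$ that is not a Ditkin set. Together with the discrete case this proves Theorem~\ref{thm:C}. \qed

\begin{thebibliography}{1}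

\bibitem{Rudin}
Rudin, \emph{Fourier Analysis on Groups}.

\end{thebibliography}
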